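\title{Finite jump upper semilattices with a least element embed into the Turing degrees}

\begin{abstract}
A jump upper semilattice is an upper semilattice with a monotone operation $\mathrm{j}$ satisfying $x<\mathrm{j}(x)$; if $\mathrm{j}$ is allowed to be partial, such a structure can be finite. We prove that every finite jump upper semilattice with a least element embeds into the Turing degrees by a map that preserves the order, the join, the least element and every jump that is defined. We determine the least $k$ for which an embedding below $\mathbf{0}^{(k)}$ exists, and we deduce that the existential theory of the Turing degrees with order, join, jump and least element is decidable. The proof represents the semilattice by subsets of a finite set and then builds one set for each point by a priority construction with nested families of true stages.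
\end{abstract}

\section{The problem and the results}\label{sec:intro}

The Turing degrees $\mathcal{D}$ carry a partial order $\le_T$, a join $\vee$, a least element $\mathbf{0}$ and the jump $\mathbf{x}\mapsto\mathbf{x}'$. Three laws connect these operations: $\vee$ is the least upper bound, $\mathbf{x}<_T\mathbf{x}'$, and the jump is monotone. This paper asks whether a finite configuration of degrees obeys any further law. Because $\mathbf{x}<_T\mathbf{x}'$, no nonempty finite set of degrees is closed under the jump, so a finite configuration can record only some of the jumps.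

\begin{definition}\label{def:jusl}
A \emph{jump upper semilattice} (\emph{jusl}) is a structure $J=(J,\le,\vee,\mathrm{j})$, where $\mathrm{j}$ is a partial function from $J$ to $J$, such that
\begin{itemize}
\item[(i)] $(J,\le)$ is a partial order in which any two elements $x,y$ have a least upper bound $x\vee y$;
\item[(ii)] $x<\mathrm{j}(x)$ for all $x\in\mathrm{dom}(\mathrm{j})$;
\item[(iii)] $x\le y$ implies $\mathrm{j}(x)\le\mathrm{j}(y)$ for all $x,y\in\mathrm{dom}(\mathrm{j})$.
\end{itemize}
A \emph{jusl with $0$} is a jusl with a least element $0$, which is part of the structure. An \emph{embedding} of a jusl with $0$ into $\mathcal{D}$ is a map $g\colon J\to\mathcal{D}$ such that $x\le y\iff g(x)\le_T g(y)$, $g(x\vee y)=g(x)\vee g(y)$, $g(0)=\mathbf{0}$, and $g(\mathrm{j}(x))=g(x)'$ for all $x\in\mathrm{dom}(\mathrm{j})$.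
\end{definition}

\noindent\textbf{Problem.} \emph{Does every finite jusl with $0$ embed into $\mathcal{D}$?}

\medskip
A finite set of degrees that contains $\mathbf{0}$ and is closed under join becomes a finite jusl with $0$ when we record some of the equations $\mathbf{a}'=\mathbf{b}$ that hold among its elements. The problem asks whether all finite jusls with $0$ arise in this way. Two examples with four elements show what is being asked of the degrees.

\begin{example}\label{ex:one}
Let $J=\{0,a,b,1\}$ with $a,b$ incomparable and $\mathrm{j}(0)=\mathrm{j}(a)=\mathrm{j}(b)=1$. An embedding consists of incomparable degrees $\mathbf{a},\mathbf{b}$ with $\mathbf{a}\vee\mathbf{b}=\mathbf{a}'=\mathbf{b}'=\mathbf{0}'$.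
\end{example}

\begin{example}\label{ex:two}
Take the same order with $\mathrm{j}(0)=a$ and $\mathrm{j}(a)=\mathrm{j}(b)=1$. An embedding sends $a$ to $\mathbf{0}'$, $1$ to $\mathbf{0}''$, and $b$ to a degree $\mathbf{b}$ incomparable with $\mathbf{0}'$ such that $\mathbf{b}'=\mathbf{b}\vee\mathbf{0}'=\mathbf{0}''$.
\end{example}

The requirement $g(0)=\mathbf{0}$ is what makes the problem delicate. It pins $\mathrm{j}(0)$, $\mathrm{j}(\mathrm{j}(0))$, and so on to the fixed degrees $\mathbf{0}',\mathbf{0}'',\dots$, so we cannot build the sets with the help of an oracle of our choice; and in Example~\ref{ex:two} the constraints act at two levels of the jump hierarchy at once.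

A counterexample would have to violate a law of $\mathcal{D}$ that does not follow from (i)--(iii). One conceivable source of such a law is algebraic: the jump of $\mathcal{D}$ is total, so monotonicity also applies to jumps that $J$ does not name. Another is computability-theoretic. We show in Section~\ref{sec:reduction} that the first source gives nothing, since $J$ sits inside a finite jusl in which every element except the top has a jump, and in the rest of the paper that the second gives nothing either.

\begin{theorem}\label{thm:embed}
Every finite jusl with $0$ embeds into $\mathcal{D}$.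
\end{theorem}

A finite jusl has a greatest element $1$, the join of all its elements. The next theorem says how low in $\mathcal{D}$ the image can be placed. The set $U_i$ in it collects the elements that lie above a chain of $i$ recorded jumps; every embedding must send them above $\mathbf{0}^{(i)}$, the $i$-th iterate of the jump of $\mathbf{0}$.

\begin{theorem}\label{thm:sharp}
Let $J$ be a finite jusl with $0$, $|J|\ge 2$, with greatest element $1$. Put
\[
U_0=J,\qquad U_{i+1}=\{w\in J:\ \mathrm{j}(x)\le w \text{ for some } x\in\mathrm{dom}(\mathrm{j})\cap U_i\}.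
\]
There is a least number $c$ with $U_c\subseteq\{1\}$. The jusl $J$ embeds into $\mathcal{D}$ with image below $\mathbf{0}^{(k)}$ if and only if $k\ge c$. Moreover, there is an embedding that sends $1$ to $\mathbf{0}^{(c)}$.
\end{theorem}

In Example~\ref{ex:one}, $U_1=\{1\}$ and $c=1$. In Example~\ref{ex:two}, $U_1=\{a,1\}$, $U_2=\{1\}$ and $c=2$.

\begin{corollary}\label{cor:decide}
The existential theory of $(\mathcal{D},\le_T,\vee,{}',\mathbf{0})$ is decidable.
\end{corollary}

All three statements follow from one construction, which concerns jusls of subsets. A \emph{dependency system} is a finite nonempty set $N$ with subsets $Q_p\subseteq N$ $(p\in N)$ such that the relation $q\in Q_p$ is acyclic: there is no sequence $p_0,p_1,\dots,p_m=p_0$ with $m\ge1$ and $p_{i+1}\in Q_{p_i}$ for all $i<m$. The \emph{level} of $p$ is defined by recursion: $\ell(p)=1$ if $Q_p=\emptyset$, and $\ell(p)=1+\max_{q\in Q_p}\ell(q)$ otherwise. The \emph{height} of the system is $n=\max_p\ell(p)$. For $X\subseteq N$ put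
\[
X^+=X\cup\{p\in N:\ Q_p\subseteq X\}.
\]
Given sets $A_p\subseteq\omega$ $(p\in N)$, let $A_X=\bigoplus_{p\in X}A_p$, with $A_\emptyset=\emptyset$, and let $f(X)$ be the degree of $A_X$. If each $A_p$ is computably enumerable (c.e.) in $A_{Q_p}$, then the jump of $A_X$ computes $A_p$ for every $p\in X^+$. The main theorem says that the sets can be chosen so that the jump of $A_X$ computes nothing more than that.

\begin{theorem}\label{thm:main}
Let $(N,(Q_p)_{p\in N})$ be a dependency system of height $n$. There are sets $A_p$ $(p\in N)$, with $A_p$ c.e.\ in $A_{Q_p}$, such that $f(X)'=f(X^+)$ for every $X\subsetneq N$. Moreover, $f(X)\le_T f(Y)\iff X\subseteq Y$ for all $X,Y\subseteq N$, and $f(N)=\mathbf{0}^{(n)}$.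
\end{theorem}

For $N=\{p,q\}$ with $Q_p=Q_q=\emptyset$ we have $X^+=N$ for all $X$, which is Example~\ref{ex:one}. For $Q_p=\emptyset$ and $Q_q=\{p\}$ we have $\emptyset^+=\{p\}$ and $\{p\}^+=\{q\}^+=N$, which is Example~\ref{ex:two} with $a=\{p\}$ and $b=\{q\}$. The set $X=N$ must be excluded because $N^+=N$, and acyclicity cannot be dropped: for $N=\{p\}$ and $Q_p=\{p\}$ we would have $\emptyset^+=\emptyset$ and hence $\mathbf{0}'=\mathbf{0}$.

Section~\ref{sec:background} fixes conventions, and Section~\ref{sec:reduction} derives the other results from Theorem~\ref{thm:main}. Section~\ref{sec:one} proves Theorem~\ref{thm:main} by hand for Example~\ref{ex:one} and isolates what is new at higher levels. Sections~\ref{sec:conditions}--\ref{sec:verify} contain the general proof.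

\section{Conventions from computability theory}\label{sec:background}

Subsets of $\omega$ are identified with their characteristic functions. Let $\Phi_0,\Phi_1,\dots$ be an effective list of all oracle machines. We write $Y\le_T Z$ if some machine with oracle $Z$ computes $Y$; degrees are the classes of mutual reducibility, and $\mathbf{0}$ is the degree of $\emptyset$. The jump of $Y$ is $Y'=\{e:\Phi_e^Y(e)\downarrow\}$, where $\downarrow$ means that the computation halts. A set is \emph{c.e.\ in $Y$} if it has the form $\{i:\exists a\,R(i,a)\}$ with $R$ computable from $Y$, and \emph{c.e.}\ if it is c.e.\ in $\emptyset$. We use three textbook facts.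
\begin{itemize}
\item[(C1)] $Y\le_T Z$ implies $Y'\le_T Z'$; also $Y\le_T Y'$ and $Y'\not\le_T Y$. Thus the jump acts on degrees and satisfies (ii) and (iii).
\item[(C2)] If $Z$ is c.e.\ in $Y$, then $Z\le_T Y'$.
\item[(C3)] A halting computation takes finitely many steps and asks the oracle finitely many questions.
\end{itemize}

Let $N$ be finite and nonempty, and fix a computable bijection $\langle\cdot,\cdot\rangle\colon N\times\omega\to\omega$. For a family $A=(A_p)_{p\in N}$ we take $A_X=\{\langle p,z\rangle: p\in X,\ z\in A_p\}$. This set computes each $A_p$ with $p\in X$ and is computed by every set that computes all of them. Hence $f(\emptyset)=\mathbf{0}$ and $f(X\cup Y)=f(X)\vee f(Y)$; in particular $X\subseteq Y$ implies $f(X)\le_T f(Y)$.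

A \emph{tuple} is a family $\sigma=(\sigma_p)_{p\in N}$ of binary strings of a common length $|\sigma|$. We write $\sigma\sqsubseteq_X\tau$ if $\sigma_p$ is an initial segment of $\tau_p$ for every $p\in X$, where $\tau$ is a tuple or a family of sets. If $\sigma\sqsubseteq_X A$, we say that $\sigma$ is \emph{correct on $X$}. We write $\Phi_e^{\sigma|X}(e)\downarrow$ if $\Phi_e$ halts on input $e$ within $|\sigma|$ steps, where every oracle question $\langle p,z\rangle$ with $p\in X$ has $z<|\sigma|$ and is answered by $\sigma_p(z)$, and every question $\langle p,z\rangle$ with $p\notin X$ is answered by $0$. This relation is decidable, and (C3) gives: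
\begin{itemize}
\item[(U1)] if $\sigma\sqsubseteq_X A$ and $\Phi_e^{\sigma|X}(e)\downarrow$, then $e\in(A_X)'$;
\item[(U2)] if $e\in(A_X)'$, there is $h$ such that $\Phi_e^{\sigma|X}(e)\downarrow$ whenever $\sigma\sqsubseteq_X A$ and $|\sigma|\ge h$.
\end{itemize}

\section{Reduction to dependency systems}\label{sec:reduction}

\subsection*{Levels and indices}
Let $(N,(Q_p))$ be a dependency system of height $n$, and put $N_k=\{p:\ell(p)\le k\}$, so that $N_0=\emptyset$ and $N_n=N$. The \emph{index} of a set $X\subsetneq N$ is the largest $r$ with $N_r\subseteq X$.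

\begin{lemma}\label{lem:levels}
\begin{itemize}
\item[(a)] $Q_p\subseteq N_{\ell(p)-1}$, and $N_k\ne N$ for $k<n$.
\item[(b)] $X\subseteq Y$ implies $X^+\subseteq Y^+$, and $N_k^+=N_{k+1}$ for $k<n$.
\item[(c)] If $X\subsetneq N$ has index $r$, then $r<n$, $N_{r+1}\not\subseteq X$ and $N_{r+1}\subseteq X^+$. In particular $X\subsetneq X^+$.
\end{itemize}
\end{lemma}

\begin{proof}
The definition of the level gives $Q_p\subseteq N_k\iff\ell(p)\le k+1$ for $k\ge0$; both sides hold when $Q_p=\emptyset$. This yields the first half of (a), and $N_k^+=N_k\cup N_{k+1}=N_{k+1}$. An element of level $n$ is not in $N_k$ for $k<n$. Monotonicity of $X\mapsto X^+$ is immediate from the definition. In (c), $r<n$ because $N_n=N\not\subseteq X$; $N_{r+1}\not\subseteq X$ by maximality of $r$; and $N_{r+1}=N_r^+\subseteq X^+$ by (b).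
\end{proof}

So the subsets of $N$, with inclusion, union, $\emptyset$, and the jump $X\mapsto X^+$ defined on proper subsets, form a finite jusl with $0$, and Theorem~\ref{thm:main} states that $f$ embeds it into $\mathcal{D}$.

\subsection*{Every finite jusl is a jusl of subsets}
An upper semilattice is represented by sets through $S(x)=\{y: x\not\le y\}$, which turns joins into unions. We have to choose $Q_y$ so that $S(x)^+=S(\mathrm{j}(x))$. The point $y$ must stay out of $S(x)^+$ when $\mathrm{j}(x)\le y$. Since $x\notin S(x)$, putting $x$ into $Q_y$ achieves this, and monotonicity of $\mathrm{j}$ will show that $y$ is kept out of no other set than it should be.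

\begin{proposition}\label{prop:rep}
Let $J$ be a finite jusl with $0$, $|J|\ge2$, with greatest element $1$. Put
\[
N=J\setminus\{1\},\qquad Q_y=\{z\in\mathrm{dom}(\mathrm{j}):\ \mathrm{j}(z)\le y\},\qquad S(x)=\{y\in N:\ x\not\le y\}
\]
for $y\in N$ and $x\in J$. Then $(N,(Q_y))$ is a dependency system, and:
\begin{itemize}
\item[(a)] $S(0)=\emptyset$, $S(1)=N$, $S(x\vee x')=S(x)\cup S(x')$, and $x\le x'\iff S(x)\subseteq S(x')$;
\item[(b)] if $x\in\mathrm{dom}(\mathrm{j})$, then $S(x)\ne N$ and $S(\mathrm{j}(x))=S(x)^+$;
\item[(c)] the height of the system is the least $c$ with $U_c\subseteq\{1\}$.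
\end{itemize}
\end{proposition}

\begin{proof}
The set $N$ is nonempty since $|J|\ge2$. By (ii), $1\notin\mathrm{dom}(\mathrm{j})$, so $Q_y\subseteq N$; and $z\in Q_y$ gives $z<\mathrm{j}(z)\le y$, so the relation is acyclic.

(a) We have $0\le y$ and $1\not\le y$ for all $y\in N$. Also $x\vee x'\le y$ if and only if $x\le y$ and $x'\le y$, which gives the union formula. If $x\le x'$ and $x\not\le y$, then $x'\not\le y$; so $S(x)\subseteq S(x')$. If $x\not\le x'$, then $x'\ne1$ and $x'\in S(x)\setminus S(x')$.

(b) Let $x\in\mathrm{dom}(\mathrm{j})$. Then $x\in N\setminus S(x)$. Let $y\in S(\mathrm{j}(x))$ and $z\in Q_y$. If $x\le z$, then $\mathrm{j}(x)\le\mathrm{j}(z)\le y$ by (iii), contrary to $\mathrm{j}(x)\not\le y$. So $z\in S(x)$; thus $Q_y\subseteq S(x)$ and $y\in S(x)^+$. Conversely, let $y\in N\setminus S(\mathrm{j}(x))$, that is, $\mathrm{j}(x)\le y$. Then $x\le y$ by (ii), so $y\notin S(x)$; and $x\in Q_y\setminus S(x)$, so $Q_y\not\subseteq S(x)$. Hence $y\notin S(x)^+$.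

(c) We show by induction on $k$ that $y\in U_k\iff\ell(y)>k$ for $y\in N$. For $k=0$ both sides hold. By definition, $y\in U_{k+1}$ if and only if $Q_y$ meets $U_k$; by induction this says that some $z\in Q_y$ has $\ell(z)>k$, which says $\ell(y)>k+1$. Hence $U_k\subseteq\{1\}$ if and only if all levels are at most $k$.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:embed} and~\ref{thm:sharp} from Theorem~\ref{thm:main}]
If $|J|=1$, no jump is defined by (ii), and $0\mapsto\mathbf{0}$ is an embedding. Let $|J|\ge2$. Proposition~\ref{prop:rep}(c) shows that $c$ exists. Apply Theorem~\ref{thm:main} to the system of Proposition~\ref{prop:rep} and put $g(x)=f(S(x))$. By part (a), $g$ preserves and reflects the order and preserves joins and $0$. By part (b), $g(\mathrm{j}(x))=f(S(x)^+)=g(x)'$ for $x\in\mathrm{dom}(\mathrm{j})$. So $g$ is an embedding, and $g(1)=f(N)=\mathbf{0}^{(c)}$; its image lies below $\mathbf{0}^{(k)}$ for every $k\ge c$.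

Conversely, let $g$ be any embedding. By induction on $i$, $w\in U_i$ implies $g(w)\ge_T\mathbf{0}^{(i)}$: if $w\ge\mathrm{j}(x)$ with $x\in U_i$, then $g(w)\ge_T g(x)'\ge_T\mathbf{0}^{(i+1)}$ by (C1). If $g(1)\le_T\mathbf{0}^{(k)}$ and $w\in U_k$, then $g(w)\ge_T g(1)$, so $w=1$. Thus $U_k\subseteq\{1\}$ and $k\ge c$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:decide} from Theorem~\ref{thm:embed}]
An existential sentence is $\exists\bar{x}\,\psi$ with $\psi$ quantifier-free. Putting $\psi$ into disjunctive normal form, it suffices to decide whether a conjunction $\varphi$ of formulas $s\le t$, $s=t$ and their negations is satisfiable in $\mathcal{D}$. Let $T$ be the set of subterms of $\varphi$ together with $0$. We claim that $\varphi$ is satisfiable in $\mathcal{D}$ if and only if there is a jusl with $0$ of size at most $2^{|T|}$ and an assignment in it under which all terms in $T$ are defined and $\varphi$ holds. The right-hand side is decided by listing the finitely many tables for $\le,\vee,\mathrm{j}$ on sets of at most $2^{|T|}$ elements and the finitely many assignments.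

Suppose $\varphi$ holds in $\mathcal{D}$ under some assignment. Let $F$ be the set of joins of values of nonempty subsets of $T$, and put $\mathrm{j}(\mathbf{a})=\mathbf{a}'$ whenever $\mathbf{a},\mathbf{a}'\in F$. Then $F$ is a jusl with $0$ by (C1), and $|F|\le2^{|T|}$. Since $T$ is closed under subterms, induction shows that each term in $T$ is defined in $F$ with the same value as in $\mathcal{D}$; so $\varphi$ holds in $F$. Conversely, let $\varphi$ hold in a finite jusl with $0$ under an assignment that makes all terms in $T$ defined, and let $g$ be an embedding into $\mathcal{D}$. By induction on terms, $g$ maps the value of each term to its value under the image assignment, and $g$ preserves $\le$, $=$ and their negations. So $\varphi$ is satisfied in $\mathcal{D}$.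
\end{proof}

\subsection*{What has to be constructed}
Only one inequality in Theorem~\ref{thm:main} requires work.

\begin{lemma}\label{lem:suffices}
Suppose that $A_p$ is c.e.\ in $A_{Q_p}$ for every $p\in N$ and that $(A_X)'\le_T A_{X^+}$ for every $X\subsetneq N$. Then all conclusions of Theorem~\ref{thm:main} hold.
\end{lemma}

\begin{proof}
Let $X\subsetneq N$ and $p\in X^+$. If $p\in X$, then $A_p\le_T A_X\le_T(A_X)'$. Otherwise $Q_p\subseteq X$, so $A_p$ is c.e.\ in $A_X$ and $A_p\le_T(A_X)'$ by (C2). Hence $f(X^+)\le_T f(X)'$, and $f(X^+)=f(X)'$. From $f(N_0)=\mathbf{0}$ and Lemma~\ref{lem:levels}(a),(b) we get $f(N_{k+1})=f(N_k)'$ for $k<n$, so $f(N)=\mathbf{0}^{(n)}$.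

Suppose $f(X)\le_T f(Y)$ and $p\in X\setminus Y$. Let $Z=N\setminus\{p\}\supseteq Y$. Then $A_p\le_T A_X\le_T A_Y\le_T A_Z$, so $f(N)=f(Z)$. But $Z\subsetneq Z^+$ forces $Z^+=N$, so $f(Z)'=f(N)=f(Z)$, contradicting (C1).
\end{proof}

From now on $R_0,R_1,\dots$ is a computable list of all pairs $(X,e)$ with $X\subsetneq N$ and $e\in\omega$. The pair $(X,e)$ stands for the task of making the question ``$e\in(A_X)'$?'' answerable by $A_{X^+}$.

\section{One level, by hand}\label{sec:one}

Let $N=\{p,q\}$ and $Q_p=Q_q=\emptyset$. By Lemma~\ref{lem:suffices} we need c.e.\ sets $A_p,A_q$ such that $A_N$ computes $(A_X)'$ for $X=\emptyset,\{p\},\{q\}$. The plan for $(X,e)$ is: if a computation $\Phi_e^{A_X}(e)$ appears, preserve it, and report its appearance by enumerating numbers into the sets outside $X$, where this does the computation no harm.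

At stage $v$ we have a tuple $\sigma^v$ and a stack of stages $0=u_0<u_1<\dots<u_d=v$; the stage in position $i$ is in charge of $R_i$. Initially $\sigma^0$ is empty and the stack is $(0)$. At stage $v+1$, say that $u_i$ with $R_i=(X,e)$ requires attention if $\Phi_e^{\sigma^v|X}(e)\downarrow$ and the stage directly above $u_i$, if there is one, is not an action stage for $u_i$.
\begin{itemize}
\item If no $u_i$ requires attention, append $00$ to both strings and push $v+1$.
\item Otherwise take the least such $i$. Keep the strings with coordinate in $X$; in the strings with coordinate outside $X$ overwrite all bits from position $|\sigma^{u_i}|$ on by $1$; append $00$ to both strings; pop every stage above $u_i$ and push $v+1$. We say that $u_i$ acts and call $v+1$ an action stage for $u_i$.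
\end{itemize}
Bits change only from $0$ to $1$, so $A_p=\{z:\exists v\ \sigma^v_p(z)=1\}$ and the set $A_q$ defined in the same way are c.e. Call a stage \emph{true} if it is never popped.

\emph{True stages are correct.} Overwriting starts at $|\sigma^{u_i}|$ and the stages above $u_i$ are popped, so $\sigma^u\sqsubseteq_N\sigma^v$ as long as $u$ is on the stack at stage $v$. Hence $\sigma^u\sqsubseteq_N A$ for true $u$.

\emph{There are infinitely many true stages.} Stage $0$ is true. Let $y$ be true; then no stage below $y$ acts after stage $y$. If $y$ never acts, $y+1$ is pushed on top of $y$ and never popped. If $y$ acts at stage $w$, then $y$ cannot act again while $w$ is directly above it, so $w$ is never popped. Thus the true stages are $y_0<y_1<\cdots$, with $y_i$ in position $i$, and $y_{i+1}$ is an action stage for $y_i$ exactly when $y_i$ ever acts.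

\emph{False stages are incorrect.} If $v$ is popped by an action for $u<v$, the last bit of $\sigma^v$, which is $0$ and has position at least $|\sigma^u|$, is overwritten by $1$ in a coordinate outside $X$. So the true stages are exactly the $v$ with $\sigma^v\sqsubseteq_N A$, and $A_N$ can list them.

\emph{The jump is decided.} Let $R_i=(X,e)$. If $w=y_{i+1}$ is an action stage for $y_i$, then $\sigma^{w-1}\sqsubseteq_X\sigma^w\sqsubseteq_X A$, so $e\in(A_X)'$ by (U1). If $y_i$ never acts but $e\in(A_X)'$, then by (U2) there is a true $v\ge y_i$ with $\Phi_e^{\sigma^v|X}(e)\downarrow$; so $y_i$ requires attention at stage $v+1$, no stage below it can act, and $y_i$ acts, a contradiction. Hence $A_N$ decides $e\in(A_X)'$ by finding $y_i$ and $y_{i+1}$.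

\medskip
Now consider Example~\ref{ex:two}, where $Q_p=\emptyset$ and $Q_q=\{p\}$. Three things change.
\begin{enumerate}
\item The set $A_q$ is c.e.\ only in $A_p$. A bit of $\sigma_q$ is a guess that depends on $\sigma_p$, and the construction must be able to revise it in both directions by writing into $\sigma_p$. An action for $(\{q\},e)$ must keep $\sigma_q$ although it overwrites $\sigma_p$. Section~\ref{sec:conditions} sets up the mechanism.
\item There are two notions of truth: correct on $\{p\}$, and correct on $N$. We keep one stack for each level. An action for $(\{p\},e)$ leaves $\sigma_p$ alone, so it pops only the stack of level $2$; an action for $(\emptyset,e)$ or $(\{q\},e)$ pops both.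
\item An action for $(\{p\},e)$ relies on the current $\sigma_p$, which may be wrong. A stage must therefore be allowed to act again when its earlier action has lost credibility, and the argument that each stage acts once is replaced by an argument along the stages that are true at the level below (Section~\ref{sec:true}).
\end{enumerate}

\section{Witnesses and conditions}\label{sec:conditions}

Fix a dependency system of height $n$. We prescribe in advance how $A_p$ is enumerated from $A_{Q_p}$ when $\ell(p)\ge2$. A \emph{witness} is a triple $\lambda=(p,i,a)$ with $\ell(p)\ge2$ and $i,a\in\omega$; note that $Q_p\ne\emptyset$. Fix a computable injection $\gamma$ from witnesses to $\omega$ with $\gamma(p,i,a)\ge i$, for instance $\gamma(p,i,a)=2^{m}3^{i}5^{a}$ where $p$ is the $m$-th element of $N$. Put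
\[
\mathrm{on}(\lambda)=2\gamma(\lambda),\qquad \mathrm{off}(\lambda)=2\gamma(\lambda)+1 .
\]
For even $B$, the witness $\lambda$ is \emph{below $B$} if $\mathrm{on}(\lambda)<B$, equivalently $\mathrm{off}(\lambda)<B$; then also $i<B$. The witness $\lambda=(p,i,a)$ is \emph{active} in a family $g$ of sets, or in a tuple $g$ of even length with $\lambda$ below $|g|$, if
\[
g_q(\mathrm{on}(\lambda))=1\quad\text{and}\quad g_q(\mathrm{off}(\lambda))=0\qquad\text{for all } q\in Q_p .
\]
In the end $i\in A_p$ will hold if and only if some witness $(p,i,a)$ is active in $A$. Both switching a witness on and switching it off are done by writing $1$'s at lower levels, which is the only change that an enumeration can make. To switch $(p,i,a)$ off, a $1$ in a single coordinate $q\in Q_p$ is enough. This matches the definition of $X^+$: if $Q_p\not\subseteq X$, a witness for $p$ can be switched off without touching the coordinates in $X$; if $Q_p\subseteq X$, it cannot.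

\begin{definition}\label{def:condition}
A \emph{condition} is a tuple $\sigma$ of even length such that for all $p$ with $\ell(p)\ge2$ and all $i<|\sigma|$,
\begin{equation}\label{eq:cond}
\sigma_p(i)=1\iff\text{some witness }(p,i,a)\text{ below }|\sigma|\text{ is active in }\sigma .
\end{equation}
A tuple $g$ of even length is \emph{sound} if the implication from right to left holds: whenever $\ell(p)\ge2$, $i<|g|$ and $g_p(i)=0$, no witness $(p,i,a)$ below $|g|$ is active in $g$.
\end{definition}

Conditions are sound. A sound tuple may contain $1$'s without a witness. These can be repaired further out: we switch on a fresh witness, which writes new $1$'s at lower levels, which need witnesses of their own, and so on down to level $1$, where no witness is needed. Acyclicity makes this process stop.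

\begin{lemma}[Completion]\label{lem:complete}
From a sound tuple $g$ one can compute a condition $\sigma$ with $|\sigma|>|g|$ and $g\sqsubseteq_N\sigma$ such that the last bit of every $\sigma_p$ is $0$.
\end{lemma}

\begin{proof}
Let $B=|g|$. We build a set $C$ of witnesses in rounds. In round $0$, for every $p$ with $\ell(p)\ge2$ and every $i<B$ with $g_p(i)=1$, put $(p,i,a)$ into $C$ for the least $a$ with $\mathrm{on}(p,i,a)\ge B$; such $a$ exists since $\gamma$ is injective. In round $m+1$, for every $\lambda=(p,i,a)$ added in round $m$ and every $q\in Q_p$ with $\ell(q)\ge2$, put $(q,\mathrm{on}(\lambda),0)$ into $C$; here $\mathrm{on}(q,\mathrm{on}(\lambda),0)\ge2\,\mathrm{on}(\lambda)\ge B$. Since $\ell(q)<\ell(p)$, the process stops after at most $n$ rounds. So $C$ is finite, and no element of $C$ is below $B$. Let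
\[
W=\{(q,\mathrm{on}(\lambda)):\ \lambda=(p,i,a)\in C,\ q\in Q_p\},
\]
and let $M>B$ be the least even number such that all elements of $C$ are below $M$. Define $\sigma$ of length $M$ by $\sigma_p(z)=g_p(z)$ for $z<B$, and, for $B\le z<M$, $\sigma_p(z)=1$ if and only if $(p,z)\in W$. The positions occurring in $W$ are even, so $\sigma_p(z)=0$ for odd $z\ge B$; in particular $\sigma_p(M-1)=0$.

\emph{A witness $\lambda=(p,i,a)$ below $M$ and not below $B$ is active in $\sigma$ if and only if $\lambda\in C$.} If $\lambda\in C$ and $q\in Q_p$, then $\sigma_q(\mathrm{on}(\lambda))=1$, and $\sigma_q(\mathrm{off}(\lambda))=0$ since $\mathrm{off}(\lambda)$ is odd and at least $B$. If $\lambda$ is active, pick $q\in Q_p$; then $(q,\mathrm{on}(\lambda))\in W$, so $\mathrm{on}(\lambda)=\mathrm{on}(\lambda')$ for some $\lambda'\in C$, and $\lambda=\lambda'$ by injectivity.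

We verify \eqref{eq:cond} for $\ell(p)\ge2$ and $i<M$. Note that witnesses added in round $0$ have second entry below $B$, and those added later have second entry at least $B$.
\begin{itemize}
\item Let $\sigma_p(i)=1$. If $i<B$, round $0$ put some $(p,i,a)$ into $C$. If $i\ge B$, then $(p,i)\in W$, so $i=\mathrm{on}(\lambda)$ for some $\lambda=(p',i',a')\in C$ with $p\in Q_{p'}$, and $(p,i,0)\in C$. In both cases there is an active witness below $M$.
\item Let $\sigma_p(i)=0$ and $i<B$. No witness $(p,i,a)$ below $B$ is active, since $g$ is sound, and no $(p,i,a)$ is in $C$, since $g_p(i)=0$.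
\item Let $\sigma_p(i)=0$ and $i\ge B$. No witness $(p,i,a)$ is below $B$, and none is in $C$, since otherwise $(p,i)\in W$.\qedhere
\end{itemize}
\end{proof}

The next lemma is the action of Section~\ref{sec:one} in the presence of witnesses. We are given an old condition $\sigma^0$ and a current condition $\sigma^1$; we want to keep $\sigma^1$ on $X$, to return to $\sigma^0$ outside $X$, and to fill the gap with $1$'s. This is impossible if some $p\in X^+\setminus X$ has $\sigma^0_p(i)=0$ and $\sigma^1_p(i)=1$: the witness for the $1$ lives on $Q_p\subseteq X$ and would be kept. So the two conditions have to agree on $X^+$, not only on $X$, and this is also sufficient.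

\begin{lemma}[Splicing]\label{lem:splice}
Let $X\subseteq N$, and let $\sigma^0,\sigma^1$ be conditions with $\sigma^0\sqsubseteq_{X^+}\sigma^1$ and $|\sigma^0|\le|\sigma^1|$. Define a tuple $g$ of length $|\sigma^1|$ by
\[
g_p=\sigma^1_p\ \ (p\in X),\qquad\qquad g_p=\sigma^0_p\ \text{followed by } |\sigma^1|-|\sigma^0|\text{ ones}\ \ (p\notin X).
\]
Then $g$ is sound, $\sigma^0\sqsubseteq_N g$, $\sigma^1\sqsubseteq_X g$, and $\sigma^1_p(z)\le g_p(z)$ for all $p\in N_1$ and $z<|\sigma^1|$.
\end{lemma}

\begin{proof}
The two extension properties follow from the definition and $X\subseteq X^+$. For $p\in X^+$ we have $\sigma^1_p(z)\le g_p(z)$ for all $z<|\sigma^1|$: if $p\in X$ the strings are equal, and if $p\notin X$ they agree below $|\sigma^0|$ and $g_p$ is $1$ afterwards. Since $N_1\subseteq X^+$, this gives the last claim.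

For soundness let $\ell(p)\ge2$, $g_p(i)=0$, and let $\lambda=(p,i,a)$ be below $|\sigma^1|$.
\begin{itemize}
\item Suppose $Q_p\subseteq X$. Then $p\in X^+$, so $\sigma^1_p(i)=0$ by the inequality above, and $\lambda$ is not active in $\sigma^1$ by \eqref{eq:cond}. As $g_q=\sigma^1_q$ for $q\in Q_p$, it is not active in $g$.
\item Suppose $Q_p\not\subseteq X$ and $\lambda$ is below $|\sigma^0|$. Then $i<|\sigma^0|$, so $\sigma^0_p(i)=g_p(i)=0$, and $\lambda$ is not active in $\sigma^0$ by \eqref{eq:cond}. As $\sigma^0\sqsubseteq_N g$, it is not active in $g$.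
\item Suppose $q\in Q_p\setminus X$ and $\lambda$ is not below $|\sigma^0|$. Then $|\sigma^0|\le\mathrm{off}(\lambda)<|\sigma^1|$, so $g_q(\mathrm{off}(\lambda))=1$ and $\lambda$ is not active in $g$.\qedhere
\end{itemize}
\end{proof}

In Example~\ref{ex:two} with $X=\{q\}$, splicing fills $\sigma_p$ with $1$'s from $|\sigma^0|$ on. This switches off every witness between $|\sigma^0|$ and $|\sigma^1|$, so the zeros of $\sigma^1_q$ are safe, and completion gives fresh witnesses to the ones of $\sigma^1_q$. A guess about $A_q$ has been preserved by changing $A_p$.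

\section{The construction}\label{sec:construction}

We compute conditions $\sigma^v$ $(v\in\omega)$ and, for $v\ge1$ and $0\le k\le n$, \emph{parents} $\pi_k(v)<v$. Write $u\preceq_k v$ if $u$ is obtained from $v$ by applying $\pi_k$ zero or more times. The set $\{u:u\preceq_k v\}$ is the stack of level $k$ at stage $v$: the stages whose conditions, as seen from stage $v$, are correct on $N_k$. Directly from the definition, $\preceq_k$ is a partial order, $u\preceq_k v$ implies $u\le v$, $0\preceq_k v$ for all $v$, and
\begin{itemize}
\item[(P1)] if $u\preceq_k v$ and $u\ne v$, then $u\preceq_k\pi_k(v)$;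
\item[(P2)] if $u,u'\preceq_k v$ and $u\le u'$, then $u\preceq_k u'$.
\end{itemize}
Tasks are assigned by position in the stack of top level: let $d(v)$ be the number of $u<v$ with $u\preceq_n v$, and let $R(v)=R_{d(v)}$. The \emph{index of the stage $v$} is the index of the set $X$ in $R(v)=(X,e)$.

Let $t$ have task $(X,e)$ and index $r$. An action for $t$ keeps the current strings on $X\supseteq N_r$, so it need not disturb the stacks of levels $k\le r$. It overwrites some coordinate of level $r+1$, by Lemma~\ref{lem:levels}(c), so the stacks of levels $k>r$ are cut back to $t$.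

\medskip
\noindent\emph{Stage $0$.} $\sigma^0$ is the empty tuple.

\noindent\emph{Stage $v+1$.} A number $t\le v$ with $R(t)=(X,e)$ and index $r$ \emph{requires attention} if
\begin{itemize}
\item[(A1)] $t\preceq_{r+1}v$;
\item[(A2)] no $u\preceq_{r+1}v$ is an action stage for $t$;
\item[(A3)] $\sigma^t\sqsubseteq_{X^+}\sigma^v$;
\item[(A4)] $\Phi_e^{\sigma^v|X}(e)\downarrow$.
\end{itemize}
\emph{Action.} If some $t$ requires attention, consider those of least index $r$ and among them the least $t$. Let $\sigma^{v+1}$ be the completion of the tuple $g$ that Lemma~\ref{lem:splice} gives for $X$, $\sigma^t$, $\sigma^v$. Put $\pi_k(v+1)=v$ for $k\le r$ and $\pi_k(v+1)=t$ for $k>r$. We call $v+1$ an \emph{action stage for $t$} and an \emph{action of index $r$}.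

\noindent\emph{Default.} Otherwise let $\sigma^{v+1}$ be the completion of $\sigma^v$, and put $\pi_k(v+1)=v$ for all $k$.

\medskip
All clauses are decidable, so the construction is computable. Clause (A2) forbids $t$ to act only while an earlier action for $t$ is still on the stack of level $r+1$. For $n=1$, clause (A3) follows from (A1) and the construction is that of Section~\ref{sec:one}. We record what is used below.

\begin{lemma}\label{lem:record}
\begin{itemize}
\item[(a)] $|\sigma^v|$ is strictly increasing in $v$, and for $v\ge1$ the last bit of every $\sigma^v_p$ is $0$.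
\item[(b)] If $\pi_k(w)\ne\pi_{k+1}(w)$, then $w$ is an action of index $k$. If $\pi_k(w)\ne w-1$, then $w$ is an action of index less than $k$, and it is an action stage for $\pi_k(w)$.
\item[(c)] If $u\preceq_k v$, then $\sigma^u\sqsubseteq_{N_k}\sigma^v$.
\item[(d)] If $p\in N_1$, $u\le v$ and $z<|\sigma^u|$, then $\sigma^u_p(z)\le\sigma^v_p(z)$.
\item[(e)] If $w$ is an action stage for $t$ and $R(t)=(X,e)$, then $\Phi_e^{\sigma^{w-1}|X}(e)\downarrow$, $\sigma^{w-1}\sqsubseteq_X\sigma^w$, and $\sigma^w_q(z)=1$ for $q\notin X$ and $|\sigma^t|\le z<|\sigma^{w-1}|$.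
\end{itemize}
\end{lemma}

\begin{proof}
Part (a) is Lemma~\ref{lem:complete}; (b) is read off from the definition of the parents; (e) is (A4) and the definition of $g$. For (c) it suffices to treat $u=\pi_k(v)$. At a default stage $\sigma^{v-1}\sqsubseteq_N\sigma^v$. At an action of index $r$ for $t$, we have $\sigma^{v-1}\sqsubseteq_X\sigma^v$ with $N_k\subseteq X$ for $k\le r$, and $\sigma^t\sqsubseteq_N\sigma^v$ by Lemma~\ref{lem:splice}. For (d) it suffices to treat $v=u+1$, which is the last claim of Lemma~\ref{lem:splice} at an action stage and follows from $\sigma^u\sqsubseteq_N\sigma^{u+1}$ at a default stage.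
\end{proof}

\section{True stages}\label{sec:true}

This section is combinatorial: it uses only the definition of the parents, (A1) and (A2). First, the stacks are nested, and a stage that is on the stack of level $k+1$ at stage $w$ was on it at every intermediate stage that $w$ believes at level $k$.

\begin{lemma}\label{lem:nested}
The order $\preceq_0$ is the usual order on $\omega$. For $k<n$:
\begin{itemize}
\item[(a)] $u\preceq_{k+1}w$ implies $u\preceq_k w$;
\item[(b)] if $u\preceq_{k+1}w$, $v\preceq_k w$ and $u\le v$, then $u\preceq_{k+1}v$.
\end{itemize}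
\end{lemma}

\begin{proof}
Always $\pi_0(w)=w-1$, which gives the first claim. We prove (a) and (b) by induction on $w$. Observe first that for $w\ge1$,
\begin{equation}\label{eq:parents}
\pi_{k+1}(w)\preceq_{k+1}\pi_k(w):
\end{equation}
either the parents are equal, or $w$ is an action of index $k$ for some $t$, and then $\pi_{k+1}(w)=t\preceq_{k+1}w-1=\pi_k(w)$ by (A1).

(a) Let $u\preceq_{k+1}w$, $u\ne w$. By (P1) and \eqref{eq:parents}, $u\preceq_{k+1}\pi_k(w)$. By induction $u\preceq_k\pi_k(w)$, so $u\preceq_k w$.

(b) If $v=w$ there is nothing to prove. If $v\ne w$, then $u\le v<w$, so $u\preceq_{k+1}\pi_k(w)$ as in (a) and $v\preceq_k\pi_k(w)$ by (P1). Induction applied to $\pi_k(w)$ gives $u\preceq_{k+1}v$.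
\end{proof}

In Section~\ref{sec:one} a stage was true if it stayed on the stack at all later stages. At level $k+1$ this is too much to ask, since a stage with a wrong guess at level $k$ may pop the stack of level $k+1$ by mistake. We ask only that the stage be on the stack at all later stages that are true at level $k$:
\[
T_0=\omega,\qquad T_{k+1}=\{u\in T_k:\ u\preceq_{k+1}v\text{ for all }v\in T_k\text{ with }v\ge u\}\quad(k<n).
\]
Thus $T_0\supseteq T_1\supseteq\dots\supseteq T_n$ and $0\in T_n$. Elements of $T_k$ are called \emph{$k$-true}.

\begin{lemma}\label{lem:branch}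
Let $k\le n$.
\begin{itemize}
\item[(a)] If $u,v\in T_k$ and $u\le v$, then $u\preceq_k v$.
\item[(b)] If $v\in T_k$ and $u\preceq_k v$, then $u\in T_k$.
\item[(c)] If $y<y^*$ are consecutive elements of $T_k$, then $\pi_k(y^*)=y$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) For $k=0$ this is Lemma~\ref{lem:nested}; for $k+1$ it is the definition, as $T_{k+1}\subseteq T_k$.

(b) Induction on $k$; the case $k=0$ is trivial. Let $v\in T_{k+1}$ and $u\preceq_{k+1}v$. Then $u\preceq_k v$, so $u\in T_k$ by induction. Let $w\in T_k$, $w\ge u$. If $w\ge v$, then $u\preceq_{k+1}v\preceq_{k+1}w$. If $w<v$, then $w\preceq_k v$ by (a), and Lemma~\ref{lem:nested}(b) gives $u\preceq_{k+1}w$. So $u\in T_{k+1}$.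

(c) By (a) and (P1), $y\le\pi_k(y^*)<y^*$, and $\pi_k(y^*)\in T_k$ by (b).
\end{proof}

We now show that, along $T_k$, the stack of level $k+1$ behaves like the single stack of Section~\ref{sec:one}. Fix $k<n$ and suppose that $T_k=\{y_0<y_1<\cdots\}$ is infinite. Call $y_{i+1}$ a \emph{move by $t$} if it is an action of index $k$ for $t$. By Lemma~\ref{lem:branch}(c), $\pi_k(y_{i+1})=y_i$. Hence:
\begin{itemize}
\item[(M1)] If $y_{i+1}$ is not a move, then $\pi_{k+1}(y_{i+1})=y_i$ by Lemma~\ref{lem:record}(b).
\item[(M2)] If $y_{i+1}$ is a move by $t$, then $y_{i+1}=y_i+1$ and $\pi_{k+1}(y_{i+1})=t$; by (A1), $t\preceq_{k+1}y_i$, so $t\in T_k$ by Lemmas~\ref{lem:nested}(a) and~\ref{lem:branch}(b); and by (A2), no action stage for $t$ is $\preceq_{k+1}y_i$.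
\end{itemize}

\begin{lemma}\label{lem:moves}
Let $k<n$ and let $T_k=\{y_0<y_1<\cdots\}$ be infinite.
\begin{itemize}
\item[(a)] If $j\le i$ and none of $y_{j+1},\dots,y_i$ is a move by a number less than $y_j$, then $y_j\preceq_{k+1}y_i$.
\item[(b)] $y_j\in T_{k+1}$ if and only if no $y_{i+1}$ with $i\ge j$ is a move by a number less than $y_j$.
\item[(c)] If $y\in T_k$ is an action stage for $t$, the index of $t$ is at most $k$, and $t\in T_{k+1}$, then $y\in T_{k+1}$.
\item[(d)] $T_{k+1}$ is infinite.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Induction on $i$. Let $y_j\preceq_{k+1}y_i$. If $y_{i+1}$ is not a move, (M1) gives $y_j\preceq_{k+1}y_{i+1}$. If it is a move by $t\ge y_j$, then $y_j,t\preceq_{k+1}y_i$, so $y_j\preceq_{k+1}t=\pi_{k+1}(y_{i+1})$ by (P2).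

(b) If there is no such move, $y_j\in T_{k+1}$ by (a). If $y_{i+1}$ with $i\ge j$ is a move by $t<y_j$, then $\pi_{k+1}(y_{i+1})=t<y_j<y_{i+1}$, so $y_j\not\preceq_{k+1}y_{i+1}$ by (P1).

(c) Let $y=y_j$; since the index of $t$ is at most $k$, $\pi_{k+1}(y)=t$. Suppose $y\notin T_{k+1}$. By (b) take the least $i\ge j$ such that $y_{i+1}$ is a move by some $t'<y$. By (a), $y\preceq_{k+1}y_i$, and by (M2), $t'\preceq_{k+1}y_i$. So $t'\preceq_{k+1}y$ by (P2), and $t'\preceq_{k+1}t$ by (P1); thus $t'\le t$. If $t'=t$, then $y\preceq_{k+1}y_i$ is an action stage for $t'$, contrary to (M2). If $t'<t$, then $y_{i+1}>t$ is a move by a number less than $t$, contrary to (b) for $t\in T_{k+1}$.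

(d) As $0\in T_{k+1}$, it suffices to find above each $y_j\in T_{k+1}$ a larger element. If some $y_{i+1}$ is a move by $y_j$, then $y_{i+1}>y_j$ and $y_{i+1}\in T_{k+1}$ by (c). Suppose $y_j$ makes no move. If $y_{i+1}$ with $i\ge j+1$ were a move by some $t<y_{j+1}$, then $t\in T_k$ by (M2) and $t\ne y_j$, so $t<y_j$, contrary to (b) for $y_j$. Hence $y_{j+1}\in T_{k+1}$ by (b).
\end{proof}

\begin{corollary}\label{cor:true}
\begin{itemize}
\item[(a)] $T_k$ is infinite for every $k\le n$.
\item[(b)] If $T_n=\{y_0<y_1<\cdots\}$, then $R(y_i)=R_i$.
\item[(c)] Let $y$ be an action stage for $t$, let $r$ be the index of $t$, and let $r<m\le n$. If $y\in T_r$ and $t\in T_m$, then $y\in T_m$, and $y$ is the successor of $t$ in $T_m$.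
\end{itemize}
\end{corollary}

\begin{proof}
(a) follows from Lemma~\ref{lem:moves}(d) by induction. (b) By Lemma~\ref{lem:branch}(a),(b), the stages $u<y_i$ with $u\preceq_n y_i$ are exactly $y_0,\dots,y_{i-1}$, so $d(y_i)=i$. (c) Apply Lemma~\ref{lem:moves}(c) for $k=r,\dots,m-1$ to get $y\in T_m$. The predecessor of $y$ in $T_m$ is $\pi_m(y)=t$ by Lemma~\ref{lem:branch}(c).
\end{proof}

Part (c) is the point of cutting all higher stacks back to $t$ at once: an action whose basis on $N_r$ is right inherits the full credibility of $t$, whatever guesses above level $r$ it preserves.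

\section{The sets and their jumps}\label{sec:verify}

Define $A_p$ by recursion on the level. For $\ell(p)=1$ let $A_p=\{z:\exists v\,(z<|\sigma^v|\text{ and }\sigma^v_p(z)=1)\}$, a c.e.\ set. For $\ell(p)\ge2$ let
\[
A_p=\{i:\ \exists a\ (p,i,a)\text{ is active in }A\}.
\]
Whether $(p,i,a)$ is active depends only on the sets $A_q$ with $q\in Q_p$, which have lower level, and is decidable from $A_{Q_p}$. So the recursion is legitimate and $A_p$ is c.e.\ in $A_{Q_p}$.

The combinatorial notion of truth coincides with correctness. This lets the oracle $A_{N_k}$ recognize the $k$-true stages.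

\begin{lemma}\label{lem:correct}
For $k\le n$ and $v\in\omega$: $v\in T_k$ if and only if $\sigma^v\sqsubseteq_{N_k}A$. In particular $T_k\le_T A_{N_k}$.
\end{lemma}

\begin{proof}
($\Rightarrow$) Since the $T_k$ decrease, it suffices to show, by induction on $l$, that $\sigma^v_p$ is an initial segment of $A_p$ whenever $\ell(p)=l$ and $v\in T_l$.

Let $l=1$ and $z<|\sigma^v|$. If $\sigma^v_p(z)=1$, then $z\in A_p$. Let $\sigma^v_p(z)=0$. For $w\ge v$ we have $v\preceq_1 w$, as $T_0=\omega$, so $\sigma^w_p(z)=0$ by Lemma~\ref{lem:record}(c). For $w<v$ with $z<|\sigma^w|$ we have $\sigma^w_p(z)=0$ by Lemma~\ref{lem:record}(d). So $z\notin A_p$.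

Let $l\ge2$ and $i<|\sigma^v|$. By induction and $Q_p\subseteq N_{l-1}$, for every $w\in T_{l-1}$ a witness $(p,i,a)$ below $|\sigma^w|$ is active in $\sigma^w$ if and only if it is active in $A$. If $\sigma^v_p(i)=1$, then \eqref{eq:cond} gives a witness active in $\sigma^v$, hence in $A$, so $i\in A_p$. Conversely let $i\in A_p$, with $(p,i,a)$ active in $A$. As $T_{l-1}$ is infinite, there is $w\in T_{l-1}$, $w\ge v$, with $(p,i,a)$ below $|\sigma^w|$. Then $\sigma^w_p(i)=1$ by \eqref{eq:cond}. Since $v\in T_l$, we have $v\preceq_l w$, so $\sigma^v_p(i)=\sigma^w_p(i)=1$ by Lemma~\ref{lem:record}(c).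

($\Leftarrow$) Let $v\notin T_k$. Since $0\in T_k$ and $T_k$ is infinite, there are consecutive $y<y^*$ in $T_k$ with $y<v<y^*$. Then $\pi_k(y^*)=y<y^*-1$, so by Lemma~\ref{lem:record}(b), $y^*$ is an action stage for $y$, and the index $r$ of $y$ is less than $k$. Let $R(y)=(X,e)$, and choose $q\in N_{r+1}\setminus X\subseteq N_k$ by Lemma~\ref{lem:levels}(c). Put $z=|\sigma^v|-1$. As $y<v\le y^*-1$, we have $|\sigma^y|\le z<|\sigma^{y^*-1}|$, so $\sigma^{y^*}_q(z)=1$ by Lemma~\ref{lem:record}(e), and $z\in A_q$ by the direction already proved. But $\sigma^v_q(z)=0$ by Lemma~\ref{lem:record}(a). So $\sigma^v$ is not correct on $N_k$.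

Finally, $A_{N_k}$ decides $\sigma^v\sqsubseteq_{N_k}A$, since $\sigma^v$ is computed from $v$.
\end{proof}

The next lemma provides the certificate for divergence: a stage in charge of $(X,e)$ that is correct on $X^+$ and is not followed by an action for it proves $e\notin(A_X)'$. The difficulty is to find one stage at which $t$ not only requires attention but also receives it, and which is $r$-true. We look directly after an $n$-true stage whose own index is $r$; this is where the preference for the least index and then the least number is used.

\begin{lemma}\label{lem:key}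
Let $R(t)=(X,e)$, let $r$ be the index of $X$, and suppose $\sigma^t\sqsubseteq_{X^+}A$. Then $t\in T_{r+1}$. If $e\in(A_X)'$, the successor of $t$ in $T_{r+1}$ is an action stage for $t$.
\end{lemma}

\begin{proof}
Since $N_{r+1}\subseteq X^+$, Lemma~\ref{lem:correct} gives $t\in T_{r+1}$. Let $e\in(A_X)'$. By Corollary~\ref{cor:true}(c) with $m=r+1$, it suffices to find an action stage for $t$ in $T_r$. Suppose there is none.

Infinitely many $R_i$ have first entry $X$, so by Corollary~\ref{cor:true}(b) there are arbitrarily large $v\in T_n$ of index $r$, and these satisfy $\sigma^v\sqsubseteq_N A$ by Lemma~\ref{lem:correct}. By (U2) choose such a $v\ge t$ with $\Phi_e^{\sigma^v|X}(e)\downarrow$.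

\emph{The number $t$ requires attention at stage $v+1$.} (A1) holds by Lemma~\ref{lem:branch}(a), as $t,v\in T_{r+1}$. For (A2), every $u\preceq_{r+1}v$ lies in $T_{r+1}\subseteq T_r$ by Lemma~\ref{lem:branch}(b), so it is not an action stage for $t$. (A3) holds because $\sigma^t$ and $\sigma^v$ are both correct on $X^+$ and $|\sigma^t|\le|\sigma^v|$. (A4) holds by the choice of $v$. Consequently $v+1$ is an action of index at most $r$.

\emph{The stage $v+1$ is in $T_r$ and is an action of index exactly $r$.} Let $y$ be the successor of $v$ in $T_r$, so $\pi_r(y)=v$. If $y$ were an action of index $r'<r$ for some $t'$, then $t'=\pi_r(y)=v$, which is impossible since $t'$ has index $r'$ and $v$ has index $r$. So $y$ is not such an action, $\pi_r(y)=y-1$ by Lemma~\ref{lem:record}(b), and $y=v+1$.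

Thus $v+1\in T_r$ is an action stage for some $t'$ of index $r$, with $t'\le t$ by the choice of the least number, and $t'\ne t$ by assumption. But $t\in T_{r+1}$ and $t<v+1\in T_r$ give $t\preceq_{r+1}v+1$, so $t\le\pi_{r+1}(v+1)=t'$ by (P1), a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemma~\ref{lem:suffices} it remains to show $(A_X)'\le_T A_{X^+}$ for $X\subsetneq N$. Let $r$ be the index of $X$. As $N_{r+1}\subseteq X^+$, the oracle $A_{X^+}$ computes the infinite set $T_{r+1}$, by Lemma~\ref{lem:correct}. It cannot in general be expected to recognize $n$-true stages, so the procedure tries all candidates that it cannot refute.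

Given $e$, go through $t=0,1,2,\dots$. Call $t$ a candidate if $R(t)=(X,e)$ and $\sigma^t\sqsubseteq_{X^+}A$; this is decidable from $A_{X^+}$, and candidates lie in $T_{r+1}$ by Lemma~\ref{lem:key}. For a candidate $t$, compute its successor $y$ in $T_{r+1}$.
\begin{itemize}
\item[($\alpha$)] If $y$ is not an action stage for $t$, answer $e\notin(A_X)'$.
\item[($\beta$)] If $y$ is an action stage for $t$ and $\sigma^y\sqsubseteq_X A$, answer $e\in(A_X)'$.
\end{itemize}
If neither case applies, go on to the next $t$.

An answer in case ($\alpha$) is correct by Lemma~\ref{lem:key}. In case ($\beta$), Lemma~\ref{lem:record}(e) gives $\Phi_e^{\sigma^{y-1}|X}(e)\downarrow$ and $\sigma^{y-1}\sqsubseteq_X\sigma^y\sqsubseteq_X A$, so the answer is correct by (U1).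

The search terminates. By Corollary~\ref{cor:true}(b) there is $t\in T_n$ with $R(t)=(X,e)$, and it is a candidate by Lemma~\ref{lem:correct}. If ($\alpha$) does not apply to $t$, then $y\in T_{r+1}\subseteq T_r$ is an action stage for $t\in T_n$. By Corollary~\ref{cor:true}(c), $y\in T_n$, so $\sigma^y\sqsubseteq_N A$ by Lemma~\ref{lem:correct}, and ($\beta$) applies.
\end{proof}

With Theorem~\ref{thm:main} proved, the derivations in Section~\ref{sec:reduction} establish Theorems~\ref{thm:embed} and~\ref{thm:sharp} and Corollary~\ref{cor:decide}.
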